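# Maps on $\mathcal M_n(\mathbb C)$ that preserve the spectrum of every Lie product

## Conjugation, transposition, scalars and one sign: a first guess and its tests

Let $n\ge 2$, let $\mathcal M_n=\mathcal M_n(\mathbb C)$ be the algebra of complex $n\times n$ matrices, let $\sigma(A)$ be the set of eigenvalues of $A$ (a set: multiplicities are not recorded), and let $[T,S]=TS-ST$. We want all maps $\varphi:\mathcal M_n\to\mathcal M_n$ such that
$$\sigma([\varphi(T),\varphi(S)])=\sigma([T,S])\qquad\text{for all }T,S\in\mathcal M_n. \tag{1}$$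
Nothing else is assumed of $\varphi$: it need not be linear, additive, surjective or continuous.

Here are the solutions that one writes down first. A conjugation $T\mapsto UTU^{-1}$ conjugates every commutator, so it preserves spectra. Adding a scalar matrix $\eta(T)I$ to $T$, with any function $\eta$, does not change any commutator. Replacing $T$ by $-T$ for all $T$ at once changes nothing, because $[-T,-S]=[T,S]$. Transposition almost works:
$$[T^t,S^t]=T^tS^t-S^tT^t=(ST-TS)^t=-[T,S]^t, \tag{2}$$
so it turns $\sigma([T,S])$ into $-\sigma([T,S])$. A factor $i$ repairs the sign: $[iT^t,iS^t]=[T,S]^t$. So the first guess is that the solutions are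
$$\varphi(T)=\pm UTU^{-1}+\eta(T)I\qquad\text{and}\qquad \varphi(T)=\pm i\,UT^tU^{-1}+\eta(T)I,$$
with one sign valid for all $T$.

Let us test it. Call a set $\Sigma\subset\mathbb C$ *symmetric* if $\Sigma=-\Sigma$.

For $n=2$ the guess is wrong. A commutator has trace $0$, so its two eigenvalues are $\lambda,-\lambda$, and $\sigma([T,S])$ is always symmetric. Hence we may change the sign of $\varphi(T)$ at any set of matrices $T$. For example, $\varphi(E_{12})=-E_{12}$ and $\varphi(T)=T$ for $T\ne E_{12}$ satisfies (1). It is not of the guessed form: for a guessed map the traceless part of $\varphi(T)$ depends linearly on $T$, while here $\varphi(2E_{12})=2E_{12}\neq2\varphi(E_{12})$.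

For $n=3$ we ask at which $T$ the sign of $\varphi(T)$ can be changed alone, starting from $\varphi=\mathrm{id}$. Changing it replaces $\sigma([T,S])$ by $-\sigma([T,S])$ for $S\ne T$, so this is allowed exactly when $\sigma([T,S])$ is symmetric for all $S$ (for $S=T$ the commutator is $0$ anyway).

* $T=\operatorname{diag}(d_1,d_2,d_3)$ with distinct $d_j$. Then $[T,S]_{ij}=(d_i-d_j)s_{ij}$, so we can choose $S$ with $[T,S]=E_{12}+E_{23}+E_{31}$. Its eigenvalues are the three cube roots of $1$. This set is not symmetric, so the sign cannot be changed.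
* $T=E_{11}$. Then $[T,S]=\begin{pmatrix}0&b\\-c&0\end{pmatrix}$ in blocks of sizes $1$ and $2$. Conjugation by $\operatorname{diag}(1,-1,-1)$ turns this matrix into its negative, so its spectrum is symmetric. The sign is free.
* $T=E_{12}$. Then
$$[E_{12},S]=\begin{pmatrix}s_{21}&s_{22}-s_{11}&s_{23}\\0&-s_{21}&0\\0&-s_{31}&0\end{pmatrix},$$
with eigenvalues $s_{21},-s_{21},0$. The sign is free.
* $T=E_{21}+E_{32}$, with $T^2=E_{31}\ne0$. For $S=E_{13}+E_{21}$ we get $TS=E_{23}+E_{31}$ and $ST=E_{12}$, so $[T,S]=-E_{12}+E_{23}+E_{31}$. Its characteristic polynomial is $\lambda^3+1$, whose root set is not symmetric. The sign cannot be changed.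

The sign is free at $E_{11}$ and $E_{12}$, whose minimal polynomials have degree $2$, and is not free at the two matrices with minimal polynomial of degree $3$. For $n=2$ every minimal polynomial has degree at most $2$. This suggests how to correct the guess.

## The exceptional set $\mathcal Q$ and the classification

**Definition.** $\mathcal Q=\{T\in\mathcal M_n: I,T,T^2 \text{ are linearly dependent}\}$, the set of matrices whose minimal polynomial has degree at most $2$.

Scalars, idempotents, involutions and matrices with square zero belong to $\mathcal Q$; the matrices $\operatorname{diag}(0,1,2)$ and $E_{21}+E_{32}$ in $\mathcal M_3$ do not. By Cayley–Hamilton, $\mathcal Q=\mathcal M_2$ when $n=2$. When $n\ge3$, $\mathcal Q\neq\mathcal M_n$.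

**Theorem 1.** Let $n\ge2$. A map $\varphi:\mathcal M_n(\mathbb C)\to\mathcal M_n(\mathbb C)$ satisfies (1) if and only if there are an invertible $U$, an arbitrary function $\eta:\mathcal M_n(\mathbb C)\to\mathbb C$, and a function $\varepsilon:\mathcal M_n(\mathbb C)\to\{1,-1\}$ which is constant on $\mathcal M_n(\mathbb C)\setminus\mathcal Q$ and arbitrary on $\mathcal Q$, such that either

* (a) $\varphi(T)=\varepsilon(T)\,UTU^{-1}+\eta(T)I$ for all $T$, or
* (b) $\varphi(T)=i\,\varepsilon(T)\,UT^tU^{-1}+\eta(T)I$ for all $T$.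

For $n=2$ the function $\varepsilon$ is completely arbitrary. Write $X_0=X-\frac{\operatorname{tr}X}{n}I$ for the traceless part of $X$. Types (a) and (b) exclude each other: $\operatorname{tr}(\varphi(T)_0^2)$ equals $\operatorname{tr}(T_0^2)$ in case (a) and $-\operatorname{tr}(T_0^2)$ in case (b), and these differ for $T=E_{11}-E_{22}$.

After the proof we obtain three more results with the same tools: the continuous solutions, the maps that preserve only $\operatorname{tr}([T,S]^2)$ (Theorem 2), and the version with two different maps (Theorem 3).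

## The trace form, Zariski density, and facts about $\mathfrak{sl}_n$

**The trace form.** Let $\mathfrak g=\{X\in\mathcal M_n:\operatorname{tr}X=0\}$, that is, $\mathfrak{sl}_n(\mathbb C)$, and $(X|Y)=\operatorname{tr}(XY)$. Since $\operatorname{tr}(XE_{ji})=x_{ij}$, the form is nondegenerate on $\mathcal M_n$; since $\mathcal M_n=\mathfrak g\oplus\mathbb CI$ is an orthogonal decomposition, it is nondegenerate on $\mathfrak g$. Always $[X,Y]=[X_0,Y_0]$, so commutators see only traceless parts. Put $\operatorname{ad}_XY=[X,Y]$. From $\operatorname{tr}([X,Y]Z)=-\operatorname{tr}(Y[X,Z])$ we see that $\operatorname{ad}_X$ is skew for the form, so $\operatorname{ad}_X^2$ is self-adjoint, and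
$$\operatorname{tr}([X,Y]^2)=(\operatorname{ad}_XY|\operatorname{ad}_XY)=-(Y\,|\,\operatorname{ad}_X^2Y). \tag{3}$$
For a linear map $A:\mathfrak g\to\mathfrak g$, $A^*$ denotes its adjoint: $(AX|Y)=(X|A^*Y)$.

**Zariski density.** In a finite-dimensional complex vector space, a set is *closed* if it is the common zero set of a family of polynomials; *open* and *dense* refer to this topology. The product of two nonzero polynomials is nonzero. Hence any two (so any finite number of) nonempty open sets meet, and every nonempty open set is dense. A closed condition that holds on a dense set holds everywhere. If $G\subset\mathcal M_n$ is dense, then $\{T_0:T\in G\}$ is dense in $\mathfrak g$: if a polynomial $q$ on $\mathfrak g$ vanishes on this set, then $T\mapsto q(T_0)$ vanishes on $G$, hence on $\mathcal M_n$, so $q=0$.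

**Lie algebra facts.** We have $[\mathfrak g,\mathfrak g]=\mathfrak g$, because $E_{ij}=\frac12[E_{ii}-E_{jj},E_{ij}]$ for $i\ne j$ and $E_{ii}-E_{jj}=[E_{ij},E_{ji}]$. The map $W\mapsto\operatorname{ad}_W$ is injective on $\mathfrak g$: a traceless matrix that commutes with $\mathfrak g$ commutes with $\mathcal M_n$, so it is scalar, so it is $0$. We recall two textbook facts. The Lie algebra $\mathfrak g$ is simple, so by Schur's lemma a linear map $\mathfrak g\to\mathfrak g$ that commutes with all $\operatorname{ad}_W$, $W\in\mathfrak g$, is a scalar. Every automorphism of $\mathfrak{sl}_n(\mathbb C)$ is $X\mapsto UXU^{-1}$ or $X\mapsto-UX^tU^{-1}$ for some invertible $U$ (N. Jacobson, *Lie Algebras*, Ch. IX, Thm. 5).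

## Commutators with symmetric spectrum, and the "if" half

The first lemma records that our spectral conditions are polynomial.

**Lemma 1.** (i) The set $\{(X,Y)\in\mathcal M_n^2:\sigma(X)=\sigma(Y)\}$ is closed. (ii) The set $\Omega=\{(T,S)\in\mathcal M_n^2:[T,S]\text{ has }n\text{ distinct eigenvalues}\}$ is open and nonempty.

*Proof.* (i) Let $p_X,p_Y$ be the characteristic polynomials. Since roots of $p_X$ have multiplicity at most $n$, $\sigma(X)\subset\sigma(Y)$ if and only if $p_X(\lambda)$ divides $p_Y(\lambda)^n$. As $p_X$ is monic, division with remainder shows that the coefficients of the remainder are polynomials in the entries of $X$ and $Y$. So the inclusion is a closed condition, and so is the reverse inclusion.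

(ii) $\Omega$ is the set where the discriminant of $p_{[T,S]}$ is nonzero, so it is open. For $X=\sum_{j<n} a_jE_{j,j+1}$ and $Y=\sum_{j<n} E_{j+1,j}$ we have $XY=\sum a_jE_{jj}$ and $YX=\sum a_jE_{j+1,j+1}$. Thus
$$[X,Y]=\operatorname{diag}(a_1,\,a_2-a_1,\,\dots,\,a_{n-1}-a_{n-2},\,-a_{n-1}),$$
which can be any traceless diagonal matrix, in particular one with distinct entries. $\square$

The next lemma confirms what the tests suggested.

**Lemma 2.** $T\in\mathcal Q$ if and only if $\sigma([T,S])$ is symmetric for all $S$. For each $T$, the set of $S$ with $\sigma([T,S])$ not symmetric is open.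

*Proof.* Openness: apply Lemma 1(i) to $X=[T,S]$ and $Y=-[T,S]$, whose entries are polynomials in those of $S$.

*Let $T\in\mathcal Q$.* If $T$ is scalar, subtract it, so that $T=0$. Otherwise $T^2=aT+b'I$; replacing $T$ by $T-\frac a2I$ removes the linear term. In both cases commutators do not change, and we may assume $T^2=bI$. Let $X=[T,S]$. Then
$$TX+XT=T^2S-TST+TST-ST^2=0,$$
so $T$ anticommutes with $X$ and commutes with $X^{2k}$ for every $k\ge0$. Hence
$$\operatorname{tr}X^{2k+1}=\operatorname{tr}(X^{2k}TS)-\operatorname{tr}(X^{2k}ST)=\operatorname{tr}(X^{2k}TS)-\operatorname{tr}(TX^{2k}S)=0.$$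
So the eigenvalues of $X$ and of $-X$, with multiplicities, have the same power sums. By Newton's identities $X$ and $-X$ have the same characteristic polynomial, and $\sigma(X)$ is symmetric.

*Let $T\notin\mathcal Q$.* Then $n\ge3$, and the minimal polynomial $m$ of $T$ has degree at least $3$. For each root $\lambda_k$ of $m$ put $q_k=m/(\lambda-\lambda_k)$; since $q_k(T)\ne0$, its kernel is a proper subspace. Finitely many proper subspaces do not cover $\mathbb C^n$, so there is $y$ with $q_k(T)y\neq0$ for all $k$. The monic polynomial of least degree that annihilates $y$ divides $m$ but no $q_k$, so it is $m$. Therefore $e_1=y$, $e_2=Ty$, $e_3=T^2y$ are linearly independent. Put $w=Te_3$. For row functionals $g,h$ let $S=e_1g+e_2h$. Then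
$$X=[T,S]=e_2g+e_3h-e_1(gT)-e_2(hT)$$
has image in $E=\operatorname{span}(e_1,e_2,e_3)$. Fix $h$ with $h(e_1)=1$ and $h(e_2)=h(e_3)=0$; this fixes the number $h(w)$. Then take $g$ with $g(e_1)=g(e_2)=0$ and $g(e_3)=s$. We compute
$$Xe_1=e_3,\qquad Xe_2=-s\,e_1,\qquad Xe_3=-g(w)e_1+(s-h(w))e_2 .$$
For instance, in $Xe_2$ the coefficient of $e_2$ is $g(e_2)-h(Te_2)=g(e_2)-h(e_3)=0$, and that of $e_1$ is $-g(Te_2)=-g(e_3)=-s$. So the matrix of $X|_E$ is
$$\begin{pmatrix}0&-s&-g(w)\\0&0&s-h(w)\\1&0&0\end{pmatrix},\qquad \operatorname{tr}=0,\qquad \det=-s\,(s-h(w)).$$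
Choose $s\notin\{0,h(w)\}$. The eigenvalues $a,b,c$ of $X|_E$ satisfy $a+b+c=0$ and $abc\ne0$. Since the image of $X$ lies in $E$, $\sigma(X)\setminus\{0\}=\{a,b,c\}$. If $\sigma(X)$ were symmetric, then $-a\in\{a,b,c\}$; as $a\ne0$, $-a$ is $b$ or $c$, and then the remaining eigenvalue is $0$, a contradiction. $\square$

**Proof of the "if" part of Theorem 1.** In case (a), $[\varphi(T),\varphi(S)]=\varepsilon(T)\varepsilon(S)\,U[T,S]U^{-1}$. In case (b), by (2), $[\varphi(T),\varphi(S)]=-\varepsilon(T)\varepsilon(S)\,U[T^t,S^t]U^{-1}=\varepsilon(T)\varepsilon(S)\,U[T,S]^tU^{-1}$. So in both cases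
$$\sigma([\varphi(T),\varphi(S)])=\varepsilon(T)\varepsilon(S)\,\sigma([T,S]).$$
If $T\in\mathcal Q$ or $S\in\mathcal Q$, the set $\sigma([T,S])=-\sigma([S,T])$ is symmetric by Lemma 2, and the sign does not matter. If both lie outside $\mathcal Q$, then $\varepsilon(T)\varepsilon(S)=1$. $\square$

By Lemma 2 the freedom in the sign is exactly as stated: if $T\notin\mathcal Q$, there is $S$ with $\sigma([T,S])$ not symmetric. Such an $S$ satisfies $S\ne T$, and changing the sign of $\varphi$ at $T$ alone destroys (1) for the pair $(T,S)$. So $\mathcal Q$ is precisely the set of matrices at which the sign of $\varphi$ may be changed independently without destroying (1).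

## A pairing that is quadratic in each variable: linearizing on $\mathrm{Sym}^2\mathfrak g$

How can one show that a map with no assumed structure is nearly linear? There is a short argument when a bilinear form is preserved. Suppose $\psi:\mathfrak g\to\mathfrak g$ satisfies $(\psi(T)|\psi(S))=(T|S)$ for all $T,S$. Take a basis $(T_i)$ of $\mathfrak g$. Its Gram matrix is nonsingular and equals that of $(\psi(T_i))$, so $(\psi(T_i))$ is also a basis. Let $L$ be the linear map with $LT_i=\psi(T_i)$; it preserves the form. For every $T$ and every $i$ we get $(\psi(T)|\psi(T_i))=(T|T_i)=(LT|\psi(T_i))$, so $\psi(T)=LT$.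

To imitate this we need a number computed from $\sigma([T,S])$. The trace of $[T,S]$ is $0$, so the natural candidate is $\operatorname{tr}([T,S]^2)$. There are two obstacles.

The first is that $\sigma$ forgets multiplicities. For $n=5$ the traceless matrices $\operatorname{diag}(1,1,-1,-1,0)$ and $\operatorname{diag}(1,-1,0,0,0)$, both of which are commutators by the proof of Lemma 1, have the same spectrum, but the traces of their squares are $4$ and $2$. This is handled by genericity. If $(T,S)\in\Omega$, the set $\sigma([\varphi(T),\varphi(S)])=\sigma([T,S])$ has $n$ elements, so all eigenvalues on both sides are simple and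
$$\operatorname{tr}([\varphi(T),\varphi(S)]^2)=\operatorname{tr}([T,S]^2)\qquad\text{for }(T,S)\in\Omega. \tag{4}$$

The second obstacle is more serious. The expression $\operatorname{tr}([T,S]^2)$ is quadratic in $T$ and in $S$. In the short argument we need to know the pairing of $LT=\sum a_i\psi(T_i)$ with $\psi(T_j)$ from the pairings of the $\psi(T_i)$ with $\psi(T_j)$, and this uses additivity in the first variable. With a quadratic expression this step is not available, and its conclusion is false: the map with $\varphi(E_{12})=-E_{12}$, $\varphi(T)=T$ otherwise, solves (1) for $n=2$, and its traceless part is not linear.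

The way past this point: $\operatorname{tr}([X,Y]^2)$ is not bilinear in $(X,Y)$, but it is bilinear in $(X\otimes X,\,Y\otimes Y)$. The tensor $X\otimes X$ also forgets the sign of $X$, which is just the information that is lost. So we linearize the map $X\otimes X\mapsto\varphi(X)_0\otimes\varphi(X)_0$.

**Symmetric tensors.** For a vector space $V$, $\mathrm{Sym}^2V\subset V\otimes V$ is the space of tensors fixed by the flip $a\otimes b\mapsto b\otimes a$. It is spanned by the $v\otimes v$, since $v\otimes w+w\otimes v=(v+w)\otimes(v+w)-v\otimes v-w\otimes w$. In a basis $(v_i)$ of $V$, the tensor $\sum m_{ij}v_i\otimes v_j$ corresponds to the symmetric matrix $(m_{ij})$, and $v\otimes v$ corresponds to $xx^t$, where $x$ is the coordinate column of $v$. The *rank* of the tensor is the rank of this matrix; a change of basis replaces $M$ by $PMP^t$, so the rank does not depend on the basis. For example, if $V=\mathbb C^2$, then $v_1\otimes v_1$ has rank $1$ and $v_1\otimes v_2+v_2\otimes v_1$ has rank $2$. If $v\otimes v=w\otimes w$, then $w=\pm v$.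

On $\mathfrak g\otimes\mathfrak g$ define the bilinear form
$$\beta(X\otimes X',Y\otimes Y')=\operatorname{tr}([X,Y][X',Y']),\qquad\text{so that}\quad \beta(X\otimes X,Y\otimes Y)=\operatorname{tr}([X,Y]^2). \tag{5}$$
It is symmetric, because exchanging the two arguments changes two signs.

Consider $n=2$. For $X,Y\in\mathfrak{sl}_2$, Cayley–Hamilton gives $X^2=\frac12(X|X)I$, and polarizing gives $XY+YX=(X|Y)I$. Hence $XYXY=(X|Y)XY-XY^2X=(X|Y)XY-\frac14(X|X)(Y|Y)I$, and
$$\operatorname{tr}([X,Y]^2)=2\operatorname{tr}(XYXY)-2\operatorname{tr}(X^2Y^2)=2(X|Y)^2-2(X|X)(Y|Y).$$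
In an orthonormal basis of $\mathfrak{sl}_2$ this says $\beta(Q,R)=2\operatorname{tr}(QR)-2\operatorname{tr}(Q)\operatorname{tr}(R)$ for symmetric $3\times3$ matrices $Q,R$. If $\beta(Q,R)=0$ for all $R$, then $Q=\operatorname{tr}(Q)I$; taking traces, $\operatorname{tr}Q=3\operatorname{tr}Q$, so $\operatorname{tr}Q=0$ and $Q=0$. So $\beta$ is nondegenerate on $\mathrm{Sym}^2\mathfrak g$. This is true for all $n$.

**Lemma 3.** The symmetric bilinear form $\beta$ is nondegenerate on $\mathrm{Sym}^2\mathfrak g$.

*Proof.* Let $Q=\sum X_i\otimes X_i'\in\mathrm{Sym}^2\mathfrak g$ with $\beta(Q,Y\otimes Y)=0$ for all $Y\in\mathfrak g$. Put $f(Y,Y')=\sum\operatorname{tr}([X_i,Y][X_i',Y'])$. Since $Q$ is fixed by the flip,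
$$f(Y',Y)=\sum\operatorname{tr}([X_i,Y'][X'_i,Y])=\sum\operatorname{tr}([X_i',Y'][X_i,Y])=f(Y,Y').$$
So $f$ is a symmetric bilinear form with $f(Y,Y)=0$ for all $Y$, hence $f=0$. Since $\operatorname{ad}$ is skew, $f(Y,Y')=-\sum(Y\,|\,[X_i,[X_i',Y']])$. By nondegeneracy of the trace form,
$$\sum[X_i,[X_i',Z]]=0$$
for all $Z\in\mathfrak g$, hence for all $Z\in\mathcal M_n$, since scalars give $0$.

Put $P=\sum X_iX_i'$. Flip-invariance gives $P=\sum X_i'X_i$ and $\sum X_iZX_i'=\sum X_i'ZX_i$. Expanding $[X,[X',Z]]=XX'Z-XZX'-X'ZX+ZX'X$ we obtain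
$$PZ+ZP=2\sum X_iZX_i'\qquad\text{for all }Z\in\mathcal M_n.$$
The linear map that sends $a\otimes b$ to the operator $Z\mapsto aZb$ is injective on $\mathcal M_n\otimes\mathcal M_n$: if $\sum c_{ijkl}E_{ij}\otimes E_{kl}$ goes to $0$, then evaluating at $Z=E_{pq}$ gives $\sum_{i,l}c_{ipql}E_{il}=0$, so all coefficients vanish. Therefore
$$P\otimes I+I\otimes P=2Q.$$
Apply $\operatorname{tr}\otimes\mathrm{id}$. The right side becomes $2\sum\operatorname{tr}(X_i)X_i'=0$, so $\operatorname{tr}(P)I+nP=0$. Taking traces, $2n\operatorname{tr}P=0$. Hence $P=0$, and then $Q=0$. $\square$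

Linearizing on $\mathrm{Sym}^2\mathfrak g$ will produce a linear map $L$ of $\mathrm{Sym}^2\mathfrak g$. We must descend from it to $\mathfrak g$. What we shall know is that $L$ sends squares $v\otimes v$ to tensors of rank at most $1$.

**Lemma 4.** Let $\dim V=N\ge2$ and let $L:\mathrm{Sym}^2V\to\mathrm{Sym}^2V$ be a linear bijection such that $L(v\otimes v)$ has rank $\le1$ for all $v$. Then there is $A\in GL(V)$ with $L(v\otimes v)=Av\otimes Av$ for all $v$.

*Proof.* In coordinates $M(v)=L(v\otimes v)$ is a symmetric matrix whose entries are quadratic forms in $v$ (or $0$). All its $2\times2$ minors vanish at every $v$, hence as polynomials. Moreover $M\ne0$. Let $g$ be the greatest common divisor of the entries; it is homogeneous. Write $M=gM'$, where the entries of $M'$ are homogeneous of degree $2-\deg g$ (or $0$) and have greatest common divisor $1$. The $2\times2$ minors of $M'$ vanish too; in particular $M'_{ii}M'_{jj}=M_{ij}'^{\,2}$.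

*The diagonal entries are squares.* Suppose a prime polynomial $p$ divides some $M'_{ii}\ne0$ to an odd power. For each $j$ with $M'_{jj}\ne0$, the product $M'_{ii}M'_{jj}$ is a nonzero square, so $p$ divides $M'_{jj}$ to an odd power. So $p$ divides all $M'_{jj}$ (also the zero ones), hence all $M_{jk}'^{\,2}=M'_{jj}M'_{kk}$, hence all $M'_{jk}$. This contradicts greatest common divisor $1$. So all prime exponents are even, and since constants in $\mathbb C$ have square roots, $M'_{jj}=w_j^2$ with $w_j$ homogeneous or $0$.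

*The off-diagonal entries.* Not all $M'_{jj}$ vanish, since otherwise $M'=0$. Fix $i_0$ with $w_{i_0}\ne0$. From $M_{i_0j}'^{\,2}=w_{i_0}^2w_j^2$ we get $M'_{i_0j}=\pm w_{i_0}w_j$, and after changing signs of the $w_j$ we have $M'_{i_0j}=w_{i_0}w_j$. The minor with rows $i_0,j$ and columns $i_0,k$ gives $w_{i_0}^2M'_{jk}=M'_{i_0j}M'_{i_0k}=w_{i_0}^2w_jw_k$, so $M'_{jk}=w_jw_k$ for all $j,k$.

*Degrees.* The number $2-\deg g=2\deg w_{i_0}$ is even, so $\deg g\in\{0,2\}$. If $\deg g=2$, then $M'$ is constant and $L(v\otimes v)=g(v)M'$; the image of $L$ is one-dimensional, while $\dim\mathrm{Sym}^2V\ge3$, a contradiction. So $g$ is a constant, and we may take $g=1$. The $w_j$ are linear forms (or $0$), and $L(v\otimes v)=Av\otimes Av$ with $Av=(w_j(v))_j$. If $Av=0$, then $L(v\otimes v)=0$, so $v\otimes v=0$ and $v=0$. $\square$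

## A linear map $A$ with $\varphi(S)_0=\pm AS_0$ for generic $S$

From here on $\varphi$ satisfies (1).

**Step 1.** The purpose of this step is to replace $\varphi$, on a dense open set of matrices, by one linear map up to signs. Write $\hat T=T_0\otimes T_0$ and $m=\dim\mathrm{Sym}^2\mathfrak g$. Then $\beta(\hat T,\hat S)=\operatorname{tr}([T,S]^2)$.

*Choosing test matrices.* The polynomial $\det\big(\operatorname{tr}([T_i,T_j]^2)\big)_{1\le i,j\le m}$ on $\mathcal M_n^m$ is the Gram determinant of $\hat T_1,\dots,\hat T_m$. It is not identically zero: some $X_i\otimes X_i$ form a basis of $\mathrm{Sym}^2\mathfrak g$, and for them it is nonzero by Lemma 3. The conditions $(T_i,T_j)\in\Omega$ for $i\neq j$ and $(T^\circ,T_j)\in\Omega$ for all $j$ are nonempty open conditions on $(T^\circ,T_1,\dots,T_m)\in\mathcal M_n^{m+1}$ by Lemma 1. Finitely many nonempty open sets meet, so we can satisfy all these conditions at once. Fix such a choice and let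
$$G=\{T\in\mathcal M_n:(T,T_j)\in\Omega\text{ for }1\le j\le m\}.$$
This set is open and contains $T^\circ$, so it is dense.

*The linear map $L$.* By (4), $\beta(\widehat{\varphi(T_i)},\widehat{\varphi(T_j)})=\beta(\hat T_i,\hat T_j)$ for $i\ne j$; for $i=j$ both sides are $0$. The common Gram matrix is nonsingular, so $(\hat T_i)$ and $(\widehat{\varphi(T_i)})$ are both linearly independent, hence bases of $\mathrm{Sym}^2\mathfrak g$. Let $L$ be the linear bijection with $L\hat T_i=\widehat{\varphi(T_i)}$; then $\beta(LX,LY)=\beta(X,Y)$ for all $X,Y\in\mathrm{Sym}^2\mathfrak g$. For $T\in G$ and all $j$, (4) gives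
$$\beta(\widehat{\varphi(T)},\widehat{\varphi(T_j)})=\beta(\hat T,\hat T_j)=\beta(L\hat T,\widehat{\varphi(T_j)}).$$
Since the $\widehat{\varphi(T_j)}$ form a basis and $\beta$ is nondegenerate, $\widehat{\varphi(T)}=L\hat T$ for all $T\in G$.

*Descending to $\mathfrak g$.* So $L(X\otimes X)$ has rank $\le1$ for all $X$ in $\{T_0:T\in G\}$, which is dense in $\mathfrak g$. Rank $\le1$ is a closed condition, so $L(X\otimes X)$ has rank $\le1$ for all $X\in\mathfrak g$. By Lemma 4 (with $\dim\mathfrak g=n^2-1\ge3$) there is $A\in GL(\mathfrak g)$ with $L(X\otimes X)=AX\otimes AX$. For $S\in G$ we get $\varphi(S)_0\otimes\varphi(S)_0=AS_0\otimes AS_0$, hence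
$$\varphi(S)_0=\varepsilon_S\,AS_0,\qquad\varepsilon_S\in\{1,-1\}\qquad(S\in G). \tag{6}$$
Since $L$ preserves $\beta$,
$$\operatorname{tr}([AX,AY]^2)=\operatorname{tr}([X,Y]^2)\qquad(X,Y\in\mathfrak g). \tag{7}$$

## Nilpotent matrices of rank one

To determine $A$ from (7), and later to pass from $G$ to all matrices, we need elements that (7) recognizes and with which commutators are easy. Let $\mathcal N$ be the set of nilpotent matrices of rank one, that is, $N=xf$ with a nonzero column $x$, a nonzero row $f$, and $fx=0$.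

Let $N\in\mathcal N$ and $S\in\mathcal M_n$. Then $N^2=0$ and $NSN=x(fSx)f=\operatorname{tr}(NS)N$. Expanding,
$$\operatorname{ad}_N^2S=-2\operatorname{tr}(NS)N,\qquad \operatorname{tr}([N,S]^2)=2\operatorname{tr}(NSNS)-2\operatorname{tr}(N^2S^2)=2\operatorname{tr}(NS)^2. \tag{8}$$
The matrix $[N,S]$ has rank at most $2$, so at most two of its eigenvalues, counted with multiplicity, are nonzero. Their sum is $0$ and the sum of their squares is $2\operatorname{tr}(NS)^2$. So the eigenvalues of $[N,S]$ with multiplicity are $\pm\operatorname{tr}(NS),0,\dots,0$, and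
$$\sigma([N,S])=\{\pm\operatorname{tr}(NS)\}\ (n=2),\qquad \sigma([N,S])=\{\pm\operatorname{tr}(NS)\}\cup\{0\}\ (n\ge3). \tag{9}$$
This is the computation with $E_{12}$ from the beginning.

**Lemma 5.** For $T\in\mathfrak g$, $\operatorname{rank}\operatorname{ad}_T^2=1$ if and only if $T\in\mathcal N$.

*Proof.* Since $\operatorname{ad}_T^2$ kills $I$, its rank is the same on $\mathfrak g$ and on $\mathcal M_n=\mathfrak g\oplus\mathbb CI$. "If" follows from (8). Conversely, let the rank be $1$.

*$T$ is nilpotent.* Suppose $T$ has eigenvalues $a\ne b$. Take nonzero columns and rows with $Tx=ax$, $gT=bg$, $Ty=by$, $hT=ah$. Then $\operatorname{ad}_T(xg)=(a-b)xg$ and $\operatorname{ad}_T(yh)=(b-a)yh$. These are eigenvectors for distinct nonzero eigenvalues, so they are independent and $\operatorname{rank}\operatorname{ad}_T^2\ge2$, a contradiction. So $T$ has one eigenvalue, which is $0$ since $\operatorname{tr}T=0$.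

*$T^2=0$.* Suppose $T^2\ne0$; then $n\ge3$, as $T$ is nilpotent. Choose a row $g$ with $gT^2\ne0$. The rows $g,gT,gT^2$ are independent: let $k\ge2$ be the largest exponent with $gT^k\neq0$ and multiply a linear relation successively by $T^k,T^{k-1},T^{k-2}$. The map
$$y\mapsto\operatorname{ad}_T^2(yg)=(T^2y)g-2(Ty)(gT)+y(gT^2)$$
is injective, since by this independence a zero value forces $y=0$. So the rank is at least $n\ge3$, a contradiction.

*$\operatorname{rank}T=1$.* Now $\operatorname{ad}_T^2S=-2TST$, and $S\mapsto TST$ has rank $(\operatorname{rank}T)^2$. Hence $\operatorname{rank}T=1$. $\square$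

**Lemma 6.** $\mathcal N$ spans $\mathfrak g$. If a product of finitely many polynomial functions vanishes on $\mathcal N$, then one of the factors vanishes on $\mathcal N$; consequently, if $\mathcal N$ lies in a finite union of linear subspaces, it lies in one of them. The last two statements also hold for any conjugation orbit in $\mathcal M_n$ and for the set of traceless parts of its elements.

*Proof.* For $i\ne j$ the matrices $E_{ij}$ and $(e_i+e_j)(e_i-e_j)^t=E_{ii}-E_{jj}-E_{ij}+E_{ji}$ lie in $\mathcal N$, and they span $\mathfrak g$.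

All elements of $\mathcal N$ are similar to $E_{12}$, so $\mathcal N$ is a conjugation orbit. The traceless parts of an orbit form the orbit of a traceless matrix, since $(VMV^{-1})_0=VM_0V^{-1}$. So it suffices to treat an orbit $\mathcal O=\{VMV^{-1}:V\in GL_n\}$. For a polynomial $q$, the function $q(VMV^{-1})$ is a polynomial in the entries of $V$ and $1/\det V$; multiplying by a power of $\det V$ we get a polynomial $\tilde q$ in the entries of $V$. Then $q$ vanishes on $\mathcal O$ if and only if $\tilde q$ vanishes on the dense set $GL_n$, that is, if and only if $\tilde q=0$. If $q_1\cdots q_r$ vanishes on $\mathcal O$, then $\tilde q_1\cdots\tilde q_r=0$, so some $\tilde q_j=0$ and $q_j$ vanishes on $\mathcal O$.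

Finally, let $\mathcal O\subset\bigcup W_j$ and suppose that $\mathcal O\not\subset W_j$ for every $j$. Choose linear functionals $\ell_j$ that vanish on $W_j$ but not on all of $\mathcal O$. Then $\prod\ell_j$ vanishes on $\mathcal O$ while no factor does, a contradiction. $\square$

## Linear maps preserving $\operatorname{tr}([X,Y]^2)$

**Proposition 7.** Let $A\in GL(\mathfrak g)$ satisfy $\operatorname{tr}([AX,AY]^2)=\operatorname{tr}([X,Y]^2)$ for all $X,Y\in\mathfrak g$. Then $A=c\,\tau|_{\mathfrak g}$ with $c^4=1$ and $\tau(X)=UXU^{-1}$ or $\tau(X)=UX^tU^{-1}$ for some invertible $U$.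

*Proof.* The plan is to show that $A$ is, up to a scalar, an isometry of the trace form; then that it preserves triple commutators; then that it is a scalar multiple of an automorphism.

*$A^*A=\pm1$.* By (3) the hypothesis says $(AY|\operatorname{ad}_{AX}^2AY)=(Y|\operatorname{ad}_X^2Y)$. Both sides are quadratic forms in $Y$ given by self-adjoint operators, so polarizing in $Y$ gives
$$A^*\operatorname{ad}_{AX}^2A=\operatorname{ad}_X^2\qquad(X\in\mathfrak g). \tag{10}$$
Hence $\operatorname{rank}\operatorname{ad}_{AX}^2=\operatorname{rank}\operatorname{ad}_X^2$, and $A\mathcal N\subset\mathcal N$ by Lemma 5. Let $N\in\mathcal N$. Applying (8) to $N$ and to $AN$, the hypothesis with $X=N$, $Y=S$ becomes $(AN|AS)^2=(N|S)^2$ for all $S\in\mathfrak g$. Two linear forms $\ell,\ell'$ in $S$ with $(\ell-\ell')(\ell+\ell')=0$ agree up to sign. So $A^*AN=\pm N$. Thus $\mathcal N\subset\ker(A^*A-1)\cup\ker(A^*A+1)$. By Lemma 6, $\mathcal N$ lies in one of these subspaces, and it spans $\mathfrak g$, so $A^*A=\kappa\,\mathrm{id}$ with $\kappa\in\{1,-1\}$.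

*Triple commutators.* Now $A^*=\kappa A^{-1}$, and (10) reads $\operatorname{ad}_{AX}^2=\kappa A\operatorname{ad}_X^2A^{-1}$. Let $s^2=\kappa$ and $B=s^{-1}A$. Then $\operatorname{ad}_{BX}^2=\kappa^{-1}\operatorname{ad}_{AX}^2=B\operatorname{ad}_X^2B^{-1}$, i.e.
$$B[X,[X,Z]]=[BX,[BX,BZ]].$$
Polarizing in $X$, $B$ preserves $\{X,Y;Z\}:=[X,[Y,Z]]+[Y,[X,Z]]$, in the sense that $B\{X,Y;Z\}=\{BX,BY;BZ\}$. By the Jacobi identity $[Z,[X,Y]]=[[Z,X],Y]+[X,[Z,Y]]=[Y,[X,Z]]-[X,[Y,Z]]$, so
$$\{X,Z;Y\}=[X,[Z,Y]]+[Z,[X,Y]]=-2[X,[Y,Z]]+[Y,[X,Z]].$$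
Subtracting, $3[X,[Y,Z]]=\{X,Y;Z\}-\{X,Z;Y\}$. So $B[X,[Y,Z]]=[BX,[BY,BZ]]$, and by antisymmetry of the bracket also $B[[X,Y],Z]=[[BX,BY],BZ]$. In operator form,
$$B\operatorname{ad}_{[X,Y]}B^{-1}=\operatorname{ad}_{[BX,BY]}.$$

*The automorphism $\theta$.* The set of $W\in\mathfrak g$ with $B\operatorname{ad}_WB^{-1}\in\operatorname{ad}\mathfrak g$ is a subspace that contains all brackets, hence is $\mathfrak g=[\mathfrak g,\mathfrak g]$. As $\operatorname{ad}$ is injective on $\mathfrak g$, there is a unique linear $\theta:\mathfrak g\to\mathfrak g$ with $B\operatorname{ad}_WB^{-1}=\operatorname{ad}_{\theta(W)}$. It is injective, and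
$$\operatorname{ad}_{\theta([W,W'])}=B[\operatorname{ad}_W,\operatorname{ad}_{W'}]B^{-1}=[\operatorname{ad}_{\theta(W)},\operatorname{ad}_{\theta(W')}]=\operatorname{ad}_{[\theta(W),\theta(W')]},$$
so $\theta$ is an automorphism of $\mathfrak g$. By the previous formula $\theta([X,Y])=[BX,BY]$.

*$B$ is $\pm\theta$.* We have $B\operatorname{ad}_W=\operatorname{ad}_{\theta(W)}B$ and, since $\theta$ is an automorphism, $\theta\operatorname{ad}_W=\operatorname{ad}_{\theta(W)}\theta$. Therefore $\theta^{-1}B\operatorname{ad}_W=\theta^{-1}\operatorname{ad}_{\theta(W)}B=\operatorname{ad}_W\theta^{-1}B$. By Schur's lemma $B=c'\theta$ with $c'\ne0$. Then $\theta([X,Y])=[BX,BY]=c'^2[\theta X,\theta Y]=c'^2\theta([X,Y])$, so $c'=\pm1$ and $A=sB=\pm s\,\theta$. By the description of automorphisms, $\theta(X)=UXU^{-1}$ or $\theta(X)=-UX^tU^{-1}$. So $A=c\,\tau$ with $c\in\{s,-s\}$, and $c^4=s^4=\kappa^2=1$. $\square$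

## From generic matrices to all matrices, and the signs

**Step 2.** The purpose of this step is to see what $A$ does to spectra of commutators. By (7) and Proposition 7, $A=c\,\tau|_{\mathfrak g}$ with $c^4=1$. Put $\delta=c^2$ if $\tau(X)=UXU^{-1}$ and $\delta=-c^2$ if $\tau(X)=UX^tU^{-1}$. Then $\delta=\pm1$. In the first case $[AX,AY]=c^2U[X,Y]U^{-1}$, and in the second, by (2), $[AX,AY]=-c^2U[X,Y]^tU^{-1}$. So
$$\sigma([AX,AY])=\delta\,\sigma([X,Y])\qquad(X,Y\in\mathfrak g). \tag{11}$$

**Step 3.** The purpose of this step is to extend (6) from the dense set $G$ to every matrix. Density alone does not do this, because $\varphi$ is not continuous; instead we fix one argument and let only the other vary in $G$. Fix any $T\in\mathcal M_n$ and let $T'=A^{-1}(\varphi(T)_0)\in\mathfrak g$. For $S\in G$, by (1), (6) and (11),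
$$\sigma([T,S])=\sigma([\varphi(T),\varphi(S)])=\sigma([AT',\varepsilon_SAS_0])=\varepsilon_S\delta\,\sigma([T',S])=\pm\sigma([T',S]).$$
So every $S\in G$ satisfies $\sigma([T',S])=\sigma([T,S])$ or $\sigma([T',S])=\sigma(-[T,S])$. By Lemma 1(i) the set of all $S$ that satisfy one of these is a union of two closed sets, hence closed; it contains the dense set $G$, so it is $\mathcal M_n$. Now $\varphi(S)$ no longer appears, and we may take $S=N\in\mathcal N$. By (9), the sets $\{\pm\operatorname{tr}(T'N)\}$ and $\{\pm\operatorname{tr}(TN)\}$ agree, after adjoining $0$ if $n\ge3$; in either case $\operatorname{tr}(T'N)^2=\operatorname{tr}(TN)^2$. As $\operatorname{tr}N=0$, $\operatorname{tr}(TN)=\operatorname{tr}(T_0N)$, and so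
$$\operatorname{tr}((T'-T_0)N)\,\operatorname{tr}((T'+T_0)N)=0\qquad(N\in\mathcal N).$$
By Lemma 6 one factor vanishes on $\mathcal N$. Since $\mathcal N$ spans $\mathfrak g$ and the trace form is nondegenerate there, $T'=\varepsilon(T)T_0$ with $\varepsilon(T)\in\{1,-1\}$. Hence $\varphi(T)_0=AT'=c\,\varepsilon(T)\tau(T_0)$, and, as $\tau(I)=I$,
$$\varphi(T)=c\,\varepsilon(T)\,\tau(T)+\eta(T)I\qquad(T\in\mathcal M_n) \tag{12}$$
for some function $\eta:\mathcal M_n\to\mathbb C$. With (11), condition (1) becomes
$$\delta\,\varepsilon(T)\varepsilon(S)\,\sigma([T,S])=\sigma([T,S])\qquad\text{for all }T,S. \tag{13}$$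

**Step 4.** The purpose of this step is to find which $\varepsilon$ and which $c$ are possible.

*Let $n\ge3$.* Let $T_1,T_2\notin\mathcal Q$ (these are new matrices, unrelated to those of Step 1). By Lemma 2 the sets of $S$ for which $\sigma([T_1,S])$, respectively $\sigma([T_2,S])$, is not symmetric are open and nonempty. They meet, so there is one $S$ that works for both. Since $\sigma([S,T_1])=-\sigma([T_1,S])$ is not symmetric, $S\notin\mathcal Q$ by Lemma 2. By (13) the signs $\delta\varepsilon(T_k)\varepsilon(S)$ cannot be $-1$, so $\varepsilon(T_1)=\delta\varepsilon(S)=\varepsilon(T_2)$. Thus $\varepsilon$ is constant on $\mathcal M_n\setminus\mathcal Q$. Since $S\notin\mathcal Q$, also $\varepsilon(S)=\varepsilon(T_1)$, and hence $\delta=1$. If $\tau(X)=UXU^{-1}$, then $c^2=1$, so $c=\pm1$, and absorbing $c$ into $\varepsilon$ gives (a). If $\tau(X)=UX^tU^{-1}$, then $c^2=-1$, so $c=\pm i$, and absorbing the sign into $\varepsilon$ gives (b).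

*Let $n=2$.* With $J=\begin{pmatrix}0&1\\-1&0\end{pmatrix}$ we have $X^t=-JXJ^{-1}$ for $X\in\mathfrak g$ (check it on $E_{12},E_{21},E_{11}-E_{22}$). Therefore in (12) we may switch between the two kinds of $\tau$ at the cost of changing $U$, $\varepsilon$ and $\eta$. Choose the first kind if $c=\pm1$, which gives (a), and the second kind if $c=\pm i$, which gives (b). There is no condition on $\varepsilon$, as $\mathcal Q=\mathcal M_2$. This completes the proof of Theorem 1. $\blacksquare$

## Continuous solutions

In this section continuity refers to the usual topology of $\mathcal M_n$. Here the first guess is the correct answer.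

**Corollary.** The continuous solutions of (1) are exactly $\varphi(T)=\pm UTU^{-1}+\eta(T)I$ and $\varphi(T)=\pm i\,UT^tU^{-1}+\eta(T)I$, with $U$ invertible, one sign for all $T$, and $\eta$ continuous.

*Proof.* These maps are continuous and satisfy (1) by Theorem 1. Conversely, let $\varphi$ be a continuous solution. By Theorem 1, $\varphi(T)_0=\varepsilon(T)\,\omega(T_0)$ with $\omega$ linear and injective on $\mathfrak g$. Near a non-scalar $T$ choose a linear functional $\ell$ with $\ell(\omega(T_0))\ne0$; then $\varepsilon=\ell(\varphi(\cdot)_0)/\ell(\omega((\cdot)_0))$ there, so $\varepsilon$ is continuous on $\mathcal M_n\setminus\mathbb CI$. This set is connected, being the complement of a complex line in a complex vector space of dimension $n^2\ge4$. So $\varepsilon$ is constant on it. At a scalar matrix both $\varepsilon(T)\,UTU^{-1}$ and $i\varepsilon(T)\,UT^tU^{-1}$ are scalar, so there we can change $\varepsilon$ to the same constant at the cost of changing $\eta$. Then $\eta(T)$ is $\frac1n\operatorname{tr}\varphi(T)$ minus a constant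 multiple of $\operatorname{tr}T$, hence continuous. $\square$

## Preserving only $\operatorname{tr}([T,S]^2)$

In Step 1 the spectrum entered only through (4). If the trace identity is assumed for all pairs, genericity is not needed, and the argument becomes shorter.

**Theorem 2.** A map $\varphi:\mathcal M_n(\mathbb C)\to\mathcal M_n(\mathbb C)$ satisfies $\operatorname{tr}([\varphi(T),\varphi(S)]^2)=\operatorname{tr}([T,S]^2)$ for all $T,S$ if and only if $\varphi(T)=c\,\varepsilon(T)\tau(T)+\eta(T)I$, with $c\in\{1,i\}$, $\tau(T)=UTU^{-1}$ or $UT^tU^{-1}$ for an invertible $U$, and $\varepsilon:\mathcal M_n(\mathbb C)\to\{\pm1\}$, $\eta:\mathcal M_n(\mathbb C)\to\mathbb C$ arbitrary.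

*Proof.* "If": $[\varphi(T),\varphi(S)]$ equals $c^2\varepsilon(T)\varepsilon(S)$ times $U[T,S]U^{-1}$ or $-U[T,S]^tU^{-1}$; the trace of its square is $c^4\operatorname{tr}([T,S]^2)=\operatorname{tr}([T,S]^2)$.

"Only if": choose $T_1,\dots,T_m$ with nonzero Gram determinant. The identity (4) now holds for all pairs, so Step 1 applies with $\Omega$ replaced by $\mathcal M_n^2$ and $G$ by $\mathcal M_n$. It gives $A\in GL(\mathfrak g)$ with (7) and $\varphi(T)_0=\varepsilon(T)AT_0$, $\varepsilon(T)\in\{\pm1\}$, for all $T$. By Proposition 7, $A=c\tau$ with $c\in\{\pm1,\pm i\}$; absorb a sign into $\varepsilon$ to get $c\in\{1,i\}$. $\square$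

## Two different maps

**Theorem 3.** Let $n\ge2$. Arbitrary maps $\varphi,\psi:\mathcal M_n(\mathbb C)\to\mathcal M_n(\mathbb C)$ satisfy
$$\sigma([\varphi(T),\psi(S)])=\sigma([T,S])\qquad\text{for all }T,S \tag{14}$$
if and only if there are $U$ invertible, $\mu\in\mathbb C\setminus\{0\}$, functions $\varepsilon,\varepsilon':\mathcal M_n(\mathbb C)\to\{\pm1\}$ which on $\mathcal M_n(\mathbb C)\setminus\mathcal Q$ are both equal to one and the same constant (no condition if $n=2$), and $\eta,\eta':\mathcal M_n(\mathbb C)\to\mathbb C$ arbitrary, such that for all $T$ either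

* (a) $\varphi(T)=\mu\,\varepsilon(T)UTU^{-1}+\eta(T)I$ and $\psi(T)=\mu^{-1}\varepsilon'(T)UTU^{-1}+\eta'(T)I$, or
* (b) $\varphi(T)=\mu\,\varepsilon(T)UT^tU^{-1}+\eta(T)I$ and $\psi(T)=-\mu^{-1}\varepsilon'(T)UT^tU^{-1}+\eta'(T)I$.

**Proof of the "if" part.** In both cases (using (2) in case (b)) $\sigma([\varphi(T),\psi(S)])=\varepsilon(T)\varepsilon'(S)\,\sigma([T,S])$. If $T$ or $S$ is in $\mathcal Q$, this equals $\sigma([T,S])$ by Lemma 2. Otherwise $\varepsilon(T)\varepsilon'(S)=1$.

For the "only if" part let $\varphi,\psi$ satisfy (14). The linearization will give two linear maps $A$ and $B$. The new point is to prove that they are proportional.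

**Step I.** The purpose of this step is to linearize both maps. The polynomial $\det(\operatorname{tr}([T_i,S_j]^2))_{1\le i,j\le m}$ on $\mathcal M_n^{2m}$ is not zero, as we see by taking $S_j=T_j$. So we can choose $T_1,\dots,T_m,S_1,\dots,S_m,T^\circ,S^\circ$ such that it is nonzero and $(T_i,S_j),(T^\circ,S_j),(T_i,S^\circ)\in\Omega$ for all $i,j$. The sets
$$G=\{T:(T,S_j)\in\Omega\ \text{for all }j\},\qquad H=\{S:(T_i,S)\in\Omega\ \text{for all }i\}$$
are open and nonempty, hence dense. As before, (14) gives $\operatorname{tr}([\varphi(T),\psi(S)]^2)=\operatorname{tr}([T,S]^2)$ for $(T,S)\in\Omega$. So $\beta(\widehat{\varphi(T_i)},\widehat{\psi(S_j)})=\beta(\hat T_i,\hat S_j)$ for all $i,j$. This matrix is nonsingular, so each of the four families $(\hat T_i)$, $(\hat S_j)$, $(\widehat{\varphi(T_i)})$, $(\widehat{\psi(S_j)})$ is linearly independent, hence a basis of $\mathrm{Sym}^2\mathfrak g$. The linear bijections $L:\hat T_i\mapsto\widehat{\varphi(T_i)}$ and $M:\hat S_j\mapsto\widehat{\psi(S_j)}$ satisfy $\beta(LX,MY)=\beta(X,Y)$. For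 $T\in G$,
$$\beta(\widehat{\varphi(T)},\widehat{\psi(S_j)})=\beta(\hat T,\hat S_j)=\beta(L\hat T,\widehat{\psi(S_j)})\quad\text{for all }j,$$
so $\widehat{\varphi(T)}=L\hat T$ on $G$; in the same way $\widehat{\psi(S)}=M\hat S$ on $H$. By density, $L(X\otimes X)$ and $M(X\otimes X)$ have rank $\le1$ for all $X\in\mathfrak g$, and Lemma 4 gives $A,B\in GL(\mathfrak g)$ with
$$\varphi(T)_0=\pm AT_0\ (T\in G),\qquad\psi(S)_0=\pm BS_0\ (S\in H),\qquad \operatorname{tr}([AX,BY]^2)=\operatorname{tr}([X,Y]^2)\ (X,Y\in\mathfrak g). \tag{15}$$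

**Step II.** The purpose of this step is to extract from (15) an identity for $C=B^{-1}A$. By (3) and polarization in $Y$, $B^*\operatorname{ad}_{AX}^2B=\operatorname{ad}_X^2$. Comparing ranks, $A\mathcal N\subset\mathcal N$ by Lemma 5. For $N\in\mathcal N$, (8) applied to $N$ and $AN$ gives $(AN|BS)^2=(N|S)^2$ for all $S\in\mathfrak g$, so $B^*AN=\pm N$. By Lemma 6, as in Proposition 7, $B^*A=\kappa\,\mathrm{id}$ with $\kappa=\pm1$. Hence $B^*=\kappa A^{-1}$ and $\operatorname{ad}_{AX}^2=\kappa A\operatorname{ad}_X^2B^{-1}$. Evaluate at $AX$: the left side is $0$, so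
$$\operatorname{ad}_X^2(CX)=0\qquad(X\in\mathfrak g). \tag{16}$$

**Step III.** The purpose of this step is to show that $C$ is a scalar. Let $\mathfrak h$ be the space of traceless diagonal matrices and let $V$ be invertible.

*$C$ preserves $V\mathfrak hV^{-1}$.* Let $X\in V\mathfrak hV^{-1}$ have distinct eigenvalues. Then $\operatorname{ad}_X$ is diagonalizable, so $\ker\operatorname{ad}_X^2=\ker\operatorname{ad}_X$, and (16) gives $[X,CX]=0$. The centralizer of $X$ in $\mathfrak g$ is $V\mathfrak hV^{-1}$, so $CX\in V\mathfrak hV^{-1}$. Such $X$ are dense in $V\mathfrak hV^{-1}$, and $CX\in V\mathfrak hV^{-1}$ is a closed condition, so $C(V\mathfrak hV^{-1})\subset V\mathfrak hV^{-1}$.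

*Traceless parts of rank-one idempotents are eigenvectors.* Let $P=WE_{11}W^{-1}$. For every $V'\in GL_{n-1}$, the matrix $P_0$ lies in $V\mathfrak hV^{-1}$ with $V=W(1\oplus V')$, because $1\oplus V'$ commutes with $E_{11}$. Therefore
$$CP_0\in\bigcap_{V'}W(1\oplus V')\,\mathfrak h\,(1\oplus V')^{-1}W^{-1}.$$
An element of this intersection has the form $W(a\oplus D)W^{-1}$, where $D$ is diagonal in every basis of $\mathbb C^{n-1}$. Then every nonzero vector is an eigenvector of $D$, so $D=bI_{n-1}$. Conversely, all traceless matrices $W(a\oplus bI_{n-1})W^{-1}$ lie in the intersection. The condition $a+(n-1)b=0$ leaves one dimension, and $P_0$ is a nonzero element, so the intersection is $\mathbb CP_0$. Thus $CP_0\in\mathbb CP_0$.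

*One eigenvalue.* So every $P_0$ lies in one of the finitely many eigenspaces of $C$. By Lemma 6, applied to the traceless parts of the conjugation orbit of $E_{11}$, all $P_0$ lie in a single eigenspace. The idempotents $E_{ii}$ and $E_{ii}+E_{ij}$ ($i\neq j$) have rank one and span $\mathcal M_n$, so the $P_0$ span $\mathfrak g$. Hence $C=\lambda\,\mathrm{id}$ with $\lambda\ne0$, that is, $A=\lambda B$.

**Step IV.** The purpose of this step is to reduce to Proposition 7. Let $\rho^2=\lambda$ and $A_1=\rho^{-1}A=\rho B$. Then $[A_1X,A_1Y]=[\rho^{-1}AX,\rho BY]=[AX,BY]$, so by (15) $\operatorname{tr}([A_1X,A_1Y]^2)=\operatorname{tr}([X,Y]^2)$. By Proposition 7, $A_1=c\,\tau|_{\mathfrak g}$ with $c^4=1$. Put $\mu=\rho c$. Then on $\mathfrak g$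
$$A=\rho c\,\tau=\mu\tau,\qquad B=\rho^{-1}c\,\tau=c^2\mu^{-1}\tau,\qquad c^2=\pm1.$$
Since $[AX,BY]=c^2[\tau X,\tau Y]$, we have $\sigma([AX,BY])=\delta\,\sigma([X,Y])$ with $\delta=c^2$ if $\tau(X)=UXU^{-1}$ and $\delta=-c^2$ if $\tau(X)=UX^tU^{-1}$.

**Step V.** The purpose of this step is to pass to all matrices. Fix any $T$ and let $T'=A^{-1}(\varphi(T)_0)$. For $S\in H$, $\sigma([T,S])=\sigma([AT',\pm BS_0])=\pm\sigma([T',S])$. As in Step 3, the set of $S$ with $\sigma([T',S])=\sigma([T,S])$ or $\sigma([T',S])=\sigma(-[T,S])$ is closed and contains the dense set $H$, so it is $\mathcal M_n$; taking $S=N\in\mathcal N$ gives $\operatorname{tr}(T'N)^2=\operatorname{tr}(T_0N)^2$ on $\mathcal N$, hence $T'=\varepsilon(T)T_0$ by Lemma 6. Likewise, fix any $S$ and let $S'=B^{-1}(\psi(S)_0)$. For $T\in G$, $\sigma([T,S])=\sigma([\pm AT_0,BS'])=\pm\sigma([T,S'])$; by density this holds for all $T$, with the sign depending on $T$, and taking $T=N\in\mathcal N$ gives $S'=\varepsilon_1'(S)S_0$ with $\varepsilon_1'(S)\in\{\pm1\}$. Therefore, for all $T$,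
$$\varphi(T)=\mu\,\varepsilon(T)\tau(T)+\eta(T)I,\qquad\psi(T)=c^2\mu^{-1}\varepsilon_1'(T)\tau(T)+\eta'(T)I,$$
and (14) becomes $\delta\,\varepsilon(T)\varepsilon_1'(S)\,\sigma([T,S])=\sigma([T,S])$ for all $T,S$. Put $\varepsilon'=\delta\varepsilon_1'$. If $\tau(X)=UXU^{-1}$, then $c^2\varepsilon_1'=\delta\varepsilon_1'=\varepsilon'$, and we have the formulas of (a). If $\tau(X)=UX^tU^{-1}$, then $c^2\varepsilon_1'=-\delta\varepsilon_1'=-\varepsilon'$, and we have the formulas of (b). In both cases
$$\varepsilon(T)\varepsilon'(S)\,\sigma([T,S])=\sigma([T,S])\qquad\text{for all }T,S. \tag{17}$$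

**Step VI.** The purpose of this step is to determine the signs. For $n=2$ there is nothing to prove. Let $n\ge3$ and $T_1,T_2\notin\mathcal Q$. By Lemma 2 there is $S$ with $\sigma([T_1,S])$ and $\sigma([T_2,S])$ both not symmetric, and $S\notin\mathcal Q$. By (17), $\varepsilon(T_1)=\varepsilon'(S)=\varepsilon(T_2)$. So $\varepsilon$ equals a constant $e$ off $\mathcal Q$. In the same way, for $S_1,S_2\notin\mathcal Q$ there is $T$ with $\sigma([T,S_1])$ and $\sigma([T,S_2])$ both not symmetric, and (17) gives $\varepsilon'(S_1)=\varepsilon(T)=\varepsilon'(S_2)$; so $\varepsilon'$ is constant off $\mathcal Q$. This constant is the value $\varepsilon'(S)=e$ found above, since $S\notin\mathcal Q$. $\blacksquare$
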